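\title{Entire graphs moving by mean curvature: uniqueness for curves and non-uniqueness in higher dimensions}

\begin{abstract}
We ask whether an entire graph over $\mathbb R^n$ moving by mean curvature is determined by its initial data when no growth condition is imposed. The answer is yes exactly when $n=1$. For curves, uniqueness holds for all continuous data, because the equation is a conservation law with bounded flux. For every $n\ge2$ we construct a smooth nonnegative initial function with two solutions that differ at every positive time, and with uncountably many solutions in all. The initial graph is a system of thin, high fins standing over an infinite binary tree in the plane. In one solution the fins are eaten from infinity, generation by generation, in finite total time; in the other they survive.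
\end{abstract}

\section{Introduction}\label{sec:intro}

A family of hypersurfaces $\mathcal M_t\subset\mathbb R^{n+1}$ moves by mean curvature if its normal velocity equals its mean curvature vector; the direction of time is the one in which round spheres shrink. If $\mathcal M_t=\{x_{n+1}=u(x,t)\}$ is a graph over all of $\mathbb R^n$, this is the equation
\begin{equation}\label{eq:mcf}
u_t=\sqrt{1+|Du|^2}\,\operatorname{div}\frac{Du}{\sqrt{1+|Du|^2}}=\mathcal A[u],
\qquad \mathcal A[u]:=a^{ij}(Du)\,u_{ij},\quad a^{ij}(\xi)=\delta_{ij}-\frac{\xi_i\xi_j}{1+|\xi|^2}.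
\end{equation}
The matrix $a^{ij}(\xi)$ has the eigenvalue $1$ on $\xi^\perp$ and the eigenvalue $(1+|\xi|^2)^{-1}$ on $\xi$. Thus \eqref{eq:mcf} is parabolic, it diffuses like the heat equation along the level sets of $u$, and it hardly diffuses across a steep slope. Throughout the paper a \emph{solution} is a function
\[
u\in C^\infty(\mathbb R^n\times(0,\infty))\cap C^0(\mathbb R^n\times[0,\infty))
\]
that satisfies \eqref{eq:mcf} for $t>0$. No growth condition is imposed, and $u(\cdot,0)$ is called the \emph{data} of $u$.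

\begin{theorem}[Ecker and Huisken \cite{EH}]\label{thm:EH}
For every $n\ge1$ and every locally Lipschitz $u_0:\mathbb R^n\to\mathbb R$ there is a solution with data $u_0$.
\end{theorem}

In contrast to the linear heat equation, existence needs no growth restriction on $u_0$. The uniqueness of the solution in Theorem~\ref{thm:EH} has been posed as an open problem, and it is the subject of this paper.

\medskip
\noindent\textbf{Question.} \emph{Let $u_0:\mathbb R^n\to\mathbb R$ be locally Lipschitz and let $u,v$ be solutions with data $u_0$. Must $u\equiv v$?}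
\medskip

The uniqueness theory for closed hypersurfaces does not apply: the maximum principle argues at a first point of contact of two solutions, and on a non-compact surface the contact may occur at infinity. Still, there is a good reason to guess that the answer is yes. A round ball that is disjoint from the graph at one time stays disjoint from it while it shrinks. So the size of $u(q,t)$ is bounded in terms of the data on a ball about $q$ of radius comparable to $\sqrt t$, whatever happens far away (Lemma~\ref{lem:ball}). The far field seems to be screened off. For curves the guess is correct.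

\begin{theorem}\label{thm:one}
Let $n=1$. If $u,v$ are solutions with $u(\cdot,0)=v(\cdot,0)$, then $u\equiv v$. The common data need only be continuous.
\end{theorem}

In higher dimensions the guess is wrong: balls localize bounds, but they do not localize values.

\begin{theorem}\label{thm:two}
For every $n\ge2$ there is $u_0\in C^\infty(\mathbb R^n)$, $u_0\ge0$, with two solutions $u,v\ge0$ such that $u(\cdot,0)=v(\cdot,0)=u_0$ but $u(\cdot,t)\ne v(\cdot,t)$ for every $t>0$. Moreover there are uncountably many solutions with data $u_0$: for some point $p$ and every $y\in(2,3)$ there is a solution $w^y$ with $w^y(\cdot,0)=u_0$ and $w^y(p,1)=y$.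
\end{theorem}

Hence uniqueness for all locally Lipschitz data holds if and only if $n=1$. Theorem~\ref{thm:two} needs a proof only for $n=2$: if $w(x_1,x_2,t)$ is a solution on $\mathbb R^2$, then it is a solution on $\mathbb R^n$ as a function that does not depend on $x_3,\dots,x_n$, since only $i,j\le2$ contribute to $a^{ij}(Dw)w_{ij}$.

Theorem~\ref{thm:one} is proved in Section~\ref{sec:one}. Section~\ref{sec:idea} explains the mechanism behind Theorem~\ref{thm:two} on one explicit solution; Sections~\ref{sec:tools}--\ref{sec:proof} and the appendix contain the proof, which uses Theorem~\ref{thm:EH}, explicit barriers and interior estimates.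

\section{Curves: a conservation law with bounded flux}\label{sec:one}

For $n=1$ equation \eqref{eq:mcf} reads $u_t=u_{xx}/(1+u_x^2)=(\arctan u_x)_x$. The flux is the angle of the tangent line; it is bounded and increasing in $u_x$. Boundedness limits the rate at which area between two solutions can enter from infinity, and monotonicity says that no such area is created at finite points. A first pass shows that the area is finite. A second pass uses finiteness to show that nothing enters at all.

\begin{proof}[Proof of Theorem~\ref{thm:one}]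
Put $w=u-v$ and $J=\arctan u_x-\arctan v_x$. Then $w_t=J_x$, $|J|<\pi$ and $w_xJ\ge0$. Let $G\in C^\infty(\mathbb R)$ be convex with $G=0$ on $(-\infty,0]$ and $0\le G'\le1$, and let $0\le\psi\in C_c^\infty(\mathbb R)$. For $t>0$, integration by parts gives
\begin{equation}\label{eq:flux}
\frac{d}{dt}\int\psi\,G(w)\,dx=-\int\psi\,G''(w)\,w_xJ\,dx-\int\psi'\,G'(w)\,J\,dx\le\pi\int|\psi'|\,G'(w)\,dx .
\end{equation}
By continuity up to $t=0$, $w(\cdot,\tau)\to0$ uniformly on $\operatorname{supp}\psi$ as $\tau\to0$, so $\int\psi G(w(\cdot,\tau))\to0$ and \eqref{eq:flux} may be integrated from $0$. This is the only use of the data. We take $G$ with $G'(s)=e^{-1/s}$ for $s>0$; then $G>0$ on $(0,\infty)$ and $G'(s)\le s_+$, because $e^{1/s}\ge1/s$. The rescalings $G_j(s)=G(js)/j$ are admissible as well, and $G_j(s)\uparrow s_+$ because $G_j'(s)=e^{-1/(js)}\uparrow1$ for $s>0$.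

\emph{Step 1: finite area.} Let $\psi$ be even, nonincreasing on $(0,\infty)$ and equal to $1$ on $[-R,R]$. Then $\int|\psi'|=2$, and \eqref{eq:flux} gives $\int_{-R}^RG_j(w(x,t))\,dx\le2\pi t$. Letting $j\to\infty$ and then $R\to\infty$ we get $\int_{\mathbb R}w_+(x,t)\,dx\le2\pi t$.

\emph{Step 2: no area.} Let $0\le\psi_1\in C_c^\infty(\mathbb R)$ equal $1$ on $[-1,1]$, let $C=\max|\psi_1'|$ and $\psi_R(x)=\psi_1(x/R)$. By \eqref{eq:flux}, $G'(s)\le s_+$ and Step 1,
\[
\int_{-R}^{R}G(w(x,t))\,dx\le\int_0^t\frac{C\pi}R\int_{\mathbb R}w_+(x,\tau)\,dx\,d\tau\le\frac{C\pi^2t^2}R .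
\]
The left side is nondecreasing in $R$ and the right side tends to $0$, so $G(w)\equiv0$, that is, $w\le0$. Exchanging $u$ and $v$ gives $w\equiv0$.
\end{proof}

\section{Two ways to eat a fin}\label{sec:idea}

This section is a guide to the construction; the proofs do not depend on it. Let $n=2$ with coordinates $(x,y)$ in the plane and height $z$. For $\kappa>0$ put
\[
\mathcal G(y)=\tfrac1\kappa\log\cos\kappa y,\qquad|y|<\tfrac\pi{2\kappa}.
\]
Since $\mathcal G'=-\tan\kappa y$ and $\mathcal G''=-\kappa(1+\tan^2\kappa y)$, we have $\mathcal G''/(1+\mathcal G'^2)=-\kappa$. So $\mathcal G(y)-\kappa t$ solves the equation for $n=1$: a finger of width $\pi/\kappa$ that retreats with speed $\kappa$. The product of this curve with a line moves by mean curvature in $\mathbb R^3$, and it can be placed in two ways.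

\emph{Eaten from above.} The function $N+\mathcal G(y)-\kappa t$ solves \eqref{eq:mcf} over the strip $|y|<\pi/2\kappa$. It is a fin without ends whose ridge sinks with speed $\kappa$. It stays positive on the center line up to time $N/\kappa$.

\emph{Eaten from the end.} The vertical cylinder over the curve $x=\ell+\mathcal G(y)-\kappa t$ is the free end of an infinitely high fin over the same strip. The end passes $x=0$ at time $\ell/\kappa$, and no height enters this number.

So a fin of width $f$, length $\ell$ and height $N$ lasts a time of order $Nf$ if it has no free end, and a time of order $\ell f$ at most if it has one. Now join fins with parameters $f_k,\ell_k,N_k$, $k=0,1,2,\dots$, into a chain that runs to infinity, with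
\[
\sum_k\ell_kf_k<\infty,\qquad N_kf_k\to\infty .
\]
Both conditions can hold because the heights are chosen last. Approximate the data in two ways. If the data are cut down to $0$ outside a large ball, the outermost fin acquires a free end and is eaten in time $\ell_Kf_K$, then the next one has a free end, and so on. The fins of index $\ge k$ are gone by time $\sum_{j\ge k}\ell_jf_j$, uniformly in the cut-off, and this persists in the limit $u$. If instead the data are raised to a high plateau outside the ball, the outer end is attached to the plateau, and one hopes for a limit $v$ in which the fins survive.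

For fins along a single ray this hope is not justified. The function $u_0$ is locally bounded, so the sets $\{u_0>z\}$ leave every compact set as $z\to\infty$. Along a ray, $\{u_0>z\}$ is a thin half-strip, and its \emph{inner} end is free. The remedy is to let every superlevel set begin at a corner where two strips are joined. The boundary of such a V-shaped strip consists of two translates of one V-shaped curve. Both can move by the same solution of curve shortening, so the speed depends on the angle of the V and not on the width of the strip. Since the height must increase at every generation, every junction must be such a corner, and the fins stand over a binary tree. At each height $z$ the set $\{u_0>z\}$ then essentially consists of infinite binary trees of strips, which have no free end.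

The proof follows this outline. Section~\ref{sec:tree} fixes the tree, Section~\ref{sec:collapse} proves that the last generation of a finite tree collapses quickly regardless of its height, Section~\ref{sec:strips} builds a chain of subsolutions over the strips, and Section~\ref{sec:proof} passes to the limit.

\section{Comparison, barriers and compactness}\label{sec:tools}

A smooth function $W$ is a \emph{strict supersolution} if $W_t>\mathcal A[W]$ and a \emph{strict subsolution} if $W_t<\mathcal A[W]$. All comparison arguments rest on the following observation.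

\begin{lemma}[Touching]\label{lem:touch}
Let $w,W$ be smooth near $(x_1,t_1)$, and let $w\le W$ near $(x_1,t_1)$ for $t\le t_1$, with equality at $(x_1,t_1)$. Then $w_t-\mathcal A[w]\ge W_t-\mathcal A[W]$ at $(x_1,t_1)$. In particular a solution cannot be touched in this way from above by a strict supersolution or from below by a strict subsolution.
\end{lemma}

\begin{proof}
At the point, $Dw=DW$, $D^2w\le D^2W$ and $w_t\ge W_t$, and $a^{ij}$ is positive definite.
\end{proof}

\subsection{Balls}

\begin{lemma}\label{lem:ball}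
Let $n\in\{1,2\}$, let $u$ be a solution, $t_0\ge0$, and $u(\cdot,t_0)\le h$ on the open ball $B_\rho(q)$. Then for $0\le t<\rho^2/4$
\[
u(q,t_0+t)\le h+\rho-\sqrt{\rho^2-4t}\le h+\min\bigl(\rho,\,4t/\rho\bigr).
\]
The same holds from below, with $u$ replaced by $-u$. In particular, if $u(\cdot,t_0)$ is bounded above or below on $\mathbb R^n$, the same bound holds at all later times.
\end{lemma}

\begin{proof}
Let $q=0$ and write $u(x,t)$ for $u(x,t_0+t)$. Fix $\rho'<\rho$ and $\eta>0$, put $R(t)^2=\rho'^2-(4+\eta)t$, and consider the lower hemispheres $W=h+\rho-S$, $S=\sqrt{R(t)^2-|x|^2}$, on $|x|\le R(t)$, for $0\le t\le t_2$ with $R(t_2)>0$. For $|x|<R$ we have $W_i=x_i/S$, $W_{ij}=\delta_{ij}/S+x_ix_j/S^3$ and $a^{ij}(DW)=\delta_{ij}-x_ix_j/R^2$, hence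
\[
\mathcal A[W]=\frac nS+\frac{|x|^2}{R^2S^3}\bigl(R^2-S^2-|x|^2\bigr)=\frac nS<\frac{4+\eta}{2S}=W_t ,
\]
where $n\le2$ is used. At $t=0$, $W\ge h+\rho-\rho'>u$. Suppose the compact set $\{|x|\le R(t),\ u\ge W\}$ is nonempty, and let $t_1>0$ be its smallest time, attained at $x_1$. The discs shrink, so by continuity $u\le W$ on $|x|\le R(t_1)$ at time $t_1$, with equality at $x_1$. If $|x_1|=R(t_1)$, then $W-u$ has inward radial derivative $-\infty$ at $x_1$, because $u(\cdot,t_1)$ is smooth; this contradicts $W-u\ge0$. If $|x_1|<R(t_1)$, Lemma~\ref{lem:touch} is contradicted. So $u(0,t)<h+\rho-R(t)$; let $\eta\to0$ and $\rho'\to\rho$. Finally $\rho-\sqrt{\rho^2-4t}=4t/(\rho+\sqrt{\rho^2-4t})$, and the last assertion follows as $\rho\to\infty$.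
\end{proof}

From now on $n=2$ unless stated otherwise. The approximating problems have data that are constant near infinity, and for these, comparison and uniqueness hold.

\begin{lemma}\label{lem:const}
Let $w,w'$ be solutions whose data equal constants $Q,Q'$ outside a compact set, and let $w(\cdot,0)\le w'(\cdot,0)+c$. Then $w\le w'+c$.
\end{lemma}

\begin{proof}
Fix $T,\eta>0$. By Lemma~\ref{lem:ball} with radii tending to infinity, $w\to Q$ and $w'\to Q'$ as $|x|\to\infty$, uniformly for $t\in[0,T]$, and $Q\le Q'+c$. The function $W=w'+c+\eta(1+t)$ is a strict supersolution for $t>0$, and $W>w$ at $t=0$ and outside a compact set. If $W>w$ failed on $\mathbb R^2\times[0,T]$, there would be a first contact at a finite point and a positive time, against Lemma~\ref{lem:touch}. Let $\eta\to0$.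
\end{proof}

\begin{lemma}[Compactness]\label{lem:compact}
Let $u_0$ be continuous and let $w_K$ be solutions with $w_K(\cdot,0)=u_0$ on $B_{R_K}(0)$, $R_K\to\infty$. Then a subsequence converges in $C^\infty_{loc}(\mathbb R^2\times(0,\infty))$ to a solution with data $u_0$.
\end{lemma}

The proof combines Lemma~\ref{lem:ball} with interior gradient and curvature estimates and is given in Appendix~\ref{sec:app}.

\subsection{Upper barriers with vertical walls}

The collapse of a fin must be proved without any bound on its height, so the upper barriers take the value $+\infty$ over the fin.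

\begin{lemma}\label{lem:inf}
Let $\Omega\subset\mathbb R^2$ be compact, $w$ a solution, $t_0\ge0$, and let $W:\Omega\times[t_0,t_0+\delta]\to(-\infty,\infty]$ be continuous. Suppose that $W$ is a smooth strict supersolution on $\{W<\infty\}\cap(\operatorname{int}\Omega\times(t_0,t_0+\delta])$. If $w<W$ at $t=t_0$ and on $\partial\Omega\times[t_0,t_0+\delta]$, then $w<W$ on $\Omega\times[t_0,t_0+\delta]$.
\end{lemma}

\begin{proof}
The set $\{w\ge W\}$ is compact. If it is nonempty, let $t_1>t_0$ be its smallest time, attained at $x_1\in\operatorname{int}\Omega$. Near $(x_1,t_1)$ the function $W$ is finite, and $w<W$ for $t<t_1$; so $w\le W$ for $t\le t_1$ with equality at $(x_1,t_1)$, against Lemma~\ref{lem:touch}.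
\end{proof}

Surfaces with vertical parts are best described implicitly. For a smooth function $\Psi$ of $N$ space variables and time, with spatial gradient $D\Psi\ne0$, put
\[
\mathcal M[\Psi]=\Delta\Psi-\frac{D^2\Psi(D\Psi,D\Psi)}{|D\Psi|^2},
\]
the trace of $D^2\Psi$ on the tangent space of the level set. It is invariant under rigid motions, $\mathcal M[-\Psi]=-\mathcal M[\Psi]$, and inserting $\Psi=w-x_N$ with $w$ independent of $x_N$ gives
\begin{equation}\label{eq:Mgraph}
\mathcal M[w-x_N]=\mathcal A[w].
\end{equation}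

\begin{lemma}\label{lem:level}
Let $\Psi(x,y,z,t)$ be smooth with $\Psi_z>0$, and let $W(x,y,t)$ be smooth with $\Psi(x,y,W,t)=0$. Then $\Psi_t-\mathcal M[\Psi]=-\Psi_z\,(W_t-\mathcal A[W])$ on the graph of $W$. In particular $W$ is a strict supersolution if $\Psi_t<\mathcal M[\Psi]$ there.
\end{lemma}

\begin{proof}
Differentiate $\Psi(x,y,W,t)=0$. In time, $\Psi_t=-\Psi_zW_t$. Twice in a direction $\xi\in\mathbb R^2$, with the tangent vector $\hat\xi=(\xi,DW\cdot\xi)$, we get $D^2\Psi(\hat\xi,\hat\xi)=-\Psi_zD^2W(\xi,\xi)$. If $\hat\xi^{1},\hat\xi^{2}$ is an orthonormal basis of the tangent plane, then $\sum_\alpha\xi^\alpha_i\xi^\alpha_j$ is the inverse of the induced metric $\delta_{ij}+W_iW_j$, which is $a^{ij}(DW)$. Summing gives $\mathcal M[\Psi]=-\Psi_z\mathcal A[W]$.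
\end{proof}

\subsection{Lower barriers over moving regions}

The sinking fin of Section~\ref{sec:idea} has a flexible substitute. On the strip $|y|<1$ let $U=\log(1-y)+\log(1+y)-Ct$. Then $U_{yy}=-2(1+y^2)/(1-y^2)^2$ and $1+U_y^2=(1+y^2)^2/(1-y^2)^2$, so $\mathcal A[U]=-2/(1+y^2)\ge-2$, and $U$ is a strict subsolution for $C>2$ although it tends to $-\infty$ at the walls. The next lemma does the same for a region $\{\zeta_i>0\}$ with curved and moving walls. Its hypothesis $\partial_t\zeta_i\le\mathcal M[\zeta_i]$ says that each wall moves outward no faster than curve shortening would move it.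

\begin{lemma}\label{lem:log}
Let $G\subset\mathbb R^2$ be compact, let $\zeta_1,\dots,\zeta_I$ be smooth near $G\times[0,T]$, and put
\[
P^*=\{(x,t)\in G\times[0,T]:\zeta_i\ge0\ \forall i\},\qquad P=\{(x,t)\in P^*:\zeta_i>0\ \forall i\}.
\]
Let $\omega(x)$ be smooth near the projection of $P^*$ to $\mathbb R^2$. Suppose that on $P^*$ no two $\zeta_i$ vanish at the same point, $D\zeta_i\ne0$ and $\mathcal M[\zeta_i]\ge\partial_t\zeta_i$. Then for all large $C$ the function $U=\sum_i\log\zeta_i+\omega-Ct$ is a strict subsolution on $P$.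
\end{lemma}

\begin{proof}
By compactness there is $\eta_0>0$ such that at each point of $P^*$ at most one $\zeta_i$ is $<\eta_0$, and $|D\zeta_i|\ge\eta_0$ for all $i$. Consider a point of $P$ where $\zeta:=\zeta_i<\eta_0$ and write $U=\log\zeta+\omega'-Ct$. Then $\omega'_t$, $D\omega'$, $D^2\omega'$ are bounded at such points; $O(\cdot)$ denotes bounds independent of the point and of $C$. Let $\xi=\zeta DU=D\zeta+\zeta D\omega'$, and fix $\eta\le\eta_0$ so small that $|\zeta D\omega'|\le\eta_0/2$ when $\zeta<\eta$. For $\zeta<\eta$,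
\[
a^{ij}(DU)=\delta_{ij}-\frac{\xi_i\xi_j}{\zeta^2+|\xi|^2}=\delta_{ij}-\frac{\partial_i\zeta\,\partial_j\zeta}{|D\zeta|^2}+O(\zeta),
\]
so $a^{ij}\partial_{ij}\zeta=\mathcal M[\zeta]+O(\zeta)$. The dangerous term in $D^2U=\zeta^{-1}D^2\zeta-\zeta^{-2}D\zeta\otimes D\zeta+D^2\omega'$ is the second one. It points across the slope, where $a^{ij}$ degenerates to the same order:
\[
\frac{a^{ij}\partial_i\zeta\,\partial_j\zeta}{\zeta^2}=\frac{\zeta^2|D\zeta|^2+|\xi|^2|D\zeta|^2-(\xi\cdot D\zeta)^2}{\zeta^2(\zeta^2+|\xi|^2)}
=\frac{|D\zeta|^2+|D\omega'|^2|D\zeta|^2-(D\omega'\cdot D\zeta)^2}{\zeta^2+|\xi|^2}=O(1),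
\]
since $|\xi|^2|D\zeta|^2-(\xi\cdot D\zeta)^2$ depends only on the component of $\xi$ orthogonal to $D\zeta$. With $U_t=\zeta_t/\zeta+\omega'_t-C$ we obtain
\[
\mathcal A[U]-U_t=\frac{\mathcal M[\zeta]-\zeta_t}\zeta+C+O(1)\ge C+O(1).
\]
Where all $\zeta_i\ge\eta$, the derivatives of $U+Ct$ are bounded and $|a^{ij}|\le1$, so again $\mathcal A[U]-U_t=C+O(1)$.
\end{proof}

At a wall where $\mathcal M[\zeta]<\zeta_t$, for instance a fixed convex wall, the term $(\mathcal M[\zeta]-\zeta_t)/\zeta$ tends to $-\infty$ and no constant $C$ compensates it. This is the analytic form of a free end.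

\section{The tree and the parameters}\label{sec:tree}

Let $\theta_k=4^{-k-2}$, so that $\theta_k\le\frac1{16}$, $\sum_{j\ge0}\theta_j=\frac1{12}$ and $\sum_{j>k}\theta_j=\theta_k/3$. Lengths $\ell_0,\ell_1,\dots$ are chosen below. Every vertex $\nu$ carries an \emph{axis angle} $\alpha_\nu$. The vertex of generation $0$ is the origin $o$, with $\alpha_o=0$. From a vertex $\nu$ of generation $k$ two \emph{edges of generation $k$}, straight segments of length $\ell_k$, leave in the directions $\alpha_\nu\pm\theta_k$; their endpoints are vertices of generation $k+1$ with axis angles $\alpha_\nu\pm\theta_k$. So the axis of a vertex continues the edge that ends there. The \emph{subtree} of an edge $e$ consists of $e$ and all edges beyond it. The rapid decay of the angles keeps different branches apart.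

\begin{itemize}
\item[(T1)] \emph{If $q'$ lies on the tree path from $o$ to $q$, at path length $L$ from $q$, then $|q-q'|\ge0.99L$.} Indeed all edge directions are within $\frac1{12}$ of $(1,0)$ and $\cos\frac1{12}>0.99$.
\item[(T2)] \emph{If $e,e'$ are the two edges leaving a vertex $\nu$ of generation $i$, $q$ is in the subtree of $e$ and $q'$ in the subtree of $e'$, then $|q-q'|\ge\theta_i|q-\nu|$.} Indeed, measured from the axis of $\nu$, the vectors $q-\nu$ and $q'-\nu$ lie in the cones of angles $[\frac23\theta_i,\frac43\theta_i]$ and $[-\frac43\theta_i,-\frac23\theta_i]$, in some order. Their angle lies in $[\frac43\theta_i,\frac\pi2)$, and $\sin\frac43\theta_i\ge\theta_i$.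
\item[(T3)] \emph{Let $e$ be an edge of generation $k$ starting at $\nu$. Every other edge of generation $\le k$ is the sibling of $e$ (the second edge leaving $\nu$), or lies on the path from $o$ to $\nu$, or lies in the subtree of an edge that leaves this path at a vertex of generation $i<k$.}
\end{itemize}

Put $f_{-1}=1$, $f_k=e^{-\ell_k}$, $\varepsilon_k=2^{-k-1}$ and $T_k=k+1$. Here $f_k$ is the scale of the width of the fins of generation $k$, $\varepsilon_k$ is the height that their collapse may leave behind, and $T_k$ is the time for which they survive in the second solution. When $k$ is fixed we write $\ell=\ell_k$, $\theta=\theta_k$, $\varepsilon=\varepsilon_k$, $f=f_k$ and $f_-=f_{k-1}$. The collapse of generation $k$ uses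
\begin{gather*}
r=\tfrac1{16}\theta f_-,\qquad b=2f,\qquad\beta=9b,\qquad a=\tfrac74f_-,\qquad z_1=\min\bigl(\tfrac14\varepsilon,\tfrac1{20}f_-\bigr),\\
\Lambda=\tfrac1{z_1}\log\tfrac rb,\qquad\delta_k=6\beta\,(\ell+b-a-z_1),
\end{gather*}
and the strips of generation $k$ use
\[
c=c_k=\tfrac1{10}f\theta,\qquad d=d_k=c\sin\theta,\qquad m=\tan\theta,\qquad\mu=10/\theta .
\]
The role of each number is explained where it is used. Choose $\ell_0,\ell_1,\dots$ inductively so large that
\begin{itemize}
\item[(P1)] $\ell_k\ge100\,\theta_k^{-2}\bigl(k+1+\sum_{j<k}\ell_j\bigr)$;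
\item[(P2)] $\beta\le\min(r/2,\ \varepsilon/10)$;
\item[(P3)] $\delta_k\le\min(2^{-k-1},\ r^2/32,\ \varepsilon r/32,\ \Lambda^{-2})$ and $\Lambda\ge8/r$;
\item[(P4)] $e^{\mu^2T_k-2\ell}\le c/2$ and $e^{\mu^2T_k}\le\ell/4$.
\end{itemize}
This is possible: $r,a,z_1,\theta,\varepsilon,\mu$ do not depend on $\ell_k$, while $\beta=18e^{-\ell}$, $c=\theta e^{-\ell}/10$, $\Lambda=(\ell+\log\frac r2)/z_1$ grows linearly in $\ell$, and $\delta_k\le108\,\ell e^{-\ell}$ as soon as $b\le a$. We use freely that
\begin{equation}\label{eq:small}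
r\le\tfrac1{256}f_-,\qquad\beta\le\tfrac1{512}f_-,\qquad b\le\tfrac1{18}r,\qquad f_k\le\tfrac12f_{k-1},\qquad\delta_k>0,\qquad\ell_k\ge\ell_0\ge25600 .
\end{equation}

The data will vanish outside the closed set
\[
D_\infty=\bar B_1(o)\cup\bigcup_{j\ge0}\ \bigcup_{e\text{ of gen. }j}\{\operatorname{dist}(\cdot,e)\le f_j\}.
\]
While generation $k$ collapses, the older fins spread a little. To make room for this we use neighborhoods of the finite trees whose radii grow as $k$ decreases: for $-1\le j\le k$ let $\rho_{j,k}=(1+2^{-(k-j)})f_j$, and for $k\ge-1$ let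
\[
D_k=\bar B_{\rho_{-1,k}}(o)\cup\bigcup_{0\le j\le k}\ \bigcup_{e\text{ of gen. }j}\{\operatorname{dist}(\cdot,e)\le\rho_{j,k}\}.
\]
All radii are $\le2$, and $\rho_{k,k}=b$, $\rho_{k-1,k}=\frac32f_-$, $\rho_{k-1,k-1}=2f_-$. For $j\le k-1$, since $f_j\ge2^{k-1-j}f_{k-1}$,
\begin{equation}\label{eq:room}
\rho_{j,k-1}-\rho_{j,k}=2^{-(k-j)}f_j\ge\tfrac12f_-\ge\tfrac12r .
\end{equation}

\section{Collapse of the last generation}\label{sec:collapse}

\begin{proposition}\label{prop:collapse}
Let $k\ge0$, let $w$ be a solution, $t_0\ge0$, and $w(\cdot,t_0)\le h$ outside $D_k$. Then $w(\cdot,t_0+\delta_k)\le h+\varepsilon_k$ outside $D_{k-1}$.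
\end{proposition}

Nothing is assumed about $w$ on $D_k$. The plan is to isolate one edge $e$ in a long box of half-width $r$ in which $D_k$ is just the $b$-neighborhood of $e$, with $b$ much smaller than $r$, and to sweep the fin out of the box with a curved cap. The cap has curvature of order $1/\beta$ only on $|y|\le\beta$, so it needs a bound for $w$ on $|y|=\beta$. Balls do not give one: a ball of radius $\beta$ lives for a time of order $\beta^2$, and the sweep takes a time of order $\beta\ell$. A first barrier, the wall, supplies this bound.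

\begin{proof}
We write $w(\cdot,t)$ for $w(\cdot,t_0+t)$ and $\delta=\delta_k$. Let $q\notin D_{k-1}$.

\emph{Step 1: reduction to one edge.} If $\operatorname{dist}(q,D_k)\ge r/2$, Lemma~\ref{lem:ball} with radius $r/2$ applies because $\delta<r^2/16$, and gives $w(q,\delta)\le h+8\delta/r\le h+\varepsilon/4$. Otherwise $q$ has distance $<\rho_{j,k}+r/2$ from an edge of some generation $j\le k$, or from $o$ with $j=-1$. By \eqref{eq:room} and $q\notin D_{k-1}$ we have $j=k$. So $\operatorname{dist}(q,e)<b+r/2<r$ for an edge $e$ of generation $k$. Let $\nu$ be its starting point and choose coordinates with $\nu=0$, $e=[0,\ell]\times\{0\}$. The vertex $\nu$ lies on an edge of generation $k-1$ or equals $o$, so $|q|>\rho_{k-1,k-1}=2f_-$. The point of $e$ nearest to $q$ then has abscissa $>2f_--r>0$, and therefore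
\begin{equation}\label{eq:q}
q=(x,y),\qquad2f_--r<x<\ell+r,\qquad|y|<r .
\end{equation}

\emph{Step 2: the edge is isolated.} Let $R=[a-r,\ell+3r]\times[-2r,2r]$. We claim that $D_k\cap R\subset\{\operatorname{dist}(\cdot,e)\le b\}$. Let $Q\in R$ and let $Q^*$ be the nearest point of $e$. Then $|Q-Q^*|\le\sqrt{13}\,r<4r$ and $|Q^*-\nu|\ge a-r$. We go through (T3).
\begin{itemize}
\item The sibling $e'$: by (T2), $\operatorname{dist}(Q,e')\ge\theta(a-r)-4r=28r-\theta r-4r>b$.
\item The edge $\hat e$ ending at $\nu$, if $k\ge1$: for $\hat q\in\hat e$, $\hat q\ne\nu$, the vectors $Q^*-\nu$ and $\nu-\hat q$ make the acute angle $\theta$, so $|Q^*-\hat q|\ge|Q^*-\nu|$, and $|Q-\hat q|\ge a-5r>\frac32f_-=\rho_{k-1,k}$. The case $\hat q=\nu$ is included, and it covers the ball about $o$ when $k=0$.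
\item The other edges on the path from $o$ to $\nu$, and the point $o$ if $k\ge1$: by (T1) their distance from $Q$ is at least $0.99\ell_0-4r>2$.
\item Edges in a subtree that leaves the path at a vertex of generation $i<k$: by (T2), (T1) and (P1) their distance from $Q$ is at least $0.99\,\theta_i\ell_i-4r\ge99-4r>2$.
\end{itemize}
This proves the claim. Let $\Omega=[a,\ell+2r]\times[-r,r]\subset R$. Then $w(\cdot,0)\le h$ at points of $\Omega$ with $|y|>b$ or $x>\ell+b$. The open disc of radius $r/2$ about a point of $\Omega$ with $|y|=r$ or $x=\ell+2r$ lies in $R$ and has distance $\ge r/2>b$ from $e$. By Lemma~\ref{lem:ball},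
\begin{equation}\label{eq:side}
w\le h+8t/r\le h+\varepsilon/4\quad\text{at points of }\Omega\text{ with }|y|=r\text{ or }x=\ell+2r,\quad0\le t\le\delta .
\end{equation}
On the fourth side $x=a$, where the fin is attached to its parent, we know nothing, and both barriers must be infinite there.

\emph{Step 3: the wall.} Let $E=e^{-\Lambda^2t}$, so $E\in[e^{-1},1]$ for $t\le\delta$ by (P3), and let
\[
W_1=h-\frac1\Lambda\log\frac{E|y|-b-re^{-\Lambda(x-a)}}r,
\]
with $W_1=+\infty$ where the numerator is $\le0$. The region $z<W_1$ is the slot $|y|<F$, where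
\[
F(x,z,t)=e^{\Lambda^2t}\bigl(b+re^{-\Lambda(x-a)}+re^{-\Lambda(z-h)}\bigr);
\]
it has half-width close to $b$ and flares out near the floor $z=h$ and near $x=a$. Where $W_1$ is finite, $y\ne0$; by symmetry let $y>0$. The graph of $W_1$ is the zero set of $\Psi=y-F$, and $\Psi_z=-F_z>0$. Since $F_{xz}=0$ and $F_{xx},F_{zz}>0$, \eqref{eq:Mgraph} gives
\[
\mathcal M[\Psi]=-\frac{(1+F_z^2)F_{xx}+(1+F_x^2)F_{zz}}{1+F_x^2+F_z^2}\ge-(F_{xx}+F_{zz})=-\Lambda^2\bigl(F-e^{\Lambda^2t}b\bigr)>-\Lambda^2F=\Psi_t .
\]
By Lemma~\ref{lem:level}, $W_1$ is a strict supersolution where it is finite. We check the hypotheses of Lemma~\ref{lem:inf} on $\Omega\times[0,\delta]$. Where $W_1$ is finite, the argument of the logarithm is $<E|y|/r\le E$, so $W_1>h+\Lambda t$. At $t=0$, finiteness forces $|y|>b$, so $w\le h<W_1$. On $x=a$ the numerator is $\le r-b-r<0$, so $W_1=\infty$. On the other sides $w\le h+8t/r\le h+\Lambda t<W_1$ by \eqref{eq:side} and (P3). Hence $w<W_1$ on $\Omega\times[0,\delta]$.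

The number $\Lambda$ was defined so that $re^{-\Lambda z_1}=b$. If $x>a+z_1$ and $|y|\ge\beta=9b$, the numerator is at least $(9/e-2)b>b=re^{-\Lambda z_1}$, so $W_1<h+z_1$. Thus
\begin{equation}\label{eq:wall}
w<h+\varepsilon/4\quad\text{at points of }\Omega\text{ with }x>a+z_1,\ |y|\ge\beta,\quad0\le t\le\delta .
\end{equation}

\emph{Step 4: the cap.} Let $x_*(t)=\ell+b+\beta-t/6\beta$; the definition of $\delta$ says $x_*(\delta)=a+z_1+\beta$. For $|y|\le\beta$ put
\[
W_2=h+\frac\varepsilon2-3\beta\log\Bigl(e^{y^2/6\beta^2}-e^{-(x-x_*(t))/3\beta}\Bigr)\quad\text{if }x-x_*(t)>-\frac{y^2}{2\beta},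
\]
and $W_2=+\infty$ otherwise. In particular $W_2=\infty$ if $x-x_*(t)\le-\beta$, and everywhere
\begin{equation}\label{eq:capfloor}
W_2>h+\frac\varepsilon2-\frac{y^2}{2\beta}\ge h+\frac\varepsilon2-\frac\beta2>h+\frac\varepsilon4 .
\end{equation}
The graph of $W_2$ is the zero set of
\[
\Psi=\phi\bigl(x-x_*(t),\,z-h-\tfrac\varepsilon2\bigr)+\frac{y^2}{2\beta},\qquad\phi(s_1,s_2)=-3\beta\log\bigl(e^{-s_1/3\beta}+e^{-s_2/3\beta}\bigr).
\]
The function $\phi$ is a smoothed minimum, so $\{z<W_2\}$ is a smoothed union of the vertical finger $x<x_*-y^2/2\beta$ and the low ridge $z<h+\frac\varepsilon2-y^2/2\beta$. Both are curved in the $y$ direction, which drives the retreat; the concave corner between them works against it, and the scale $3\beta$ makes this loss at most half of the gain. The partial derivatives satisfy $\phi_1,\phi_2\in(0,1)$, $\phi_1+\phi_2=1$ and $\phi_{11}=\phi_{22}=-\phi_{12}=-\phi_1\phi_2/3\beta$. So $D\Psi=(\phi_1,y/\beta,\phi_2)$, $\Psi_z>0$, $\Psi_{yy}=1/\beta$, and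
\[
\mathcal M[\Psi]=-\frac{2\phi_1\phi_2}{3\beta}+\frac1\beta+\frac{\frac{\phi_1\phi_2}{3\beta}(\phi_1-\phi_2)^2-\frac1\beta\Psi_y^2}{\phi_1^2+\phi_2^2+\Psi_y^2}
\ge-\frac1{6\beta}+\frac1\beta\,\frac{\phi_1^2+\phi_2^2}{\phi_1^2+\phi_2^2+\Psi_y^2}\ge-\frac1{6\beta}+\frac1{3\beta},
\]
by $\phi_1\phi_2\le\frac14$, $\phi_1^2+\phi_2^2\ge\frac12$ and $|\Psi_y|\le1$. Since $\Psi_t=-\phi_1x_*'=\phi_1/6\beta<1/6\beta$, Lemma~\ref{lem:level} shows that $W_2$ is a strict supersolution where it is finite.

We apply Lemma~\ref{lem:inf} on $\Omega'=[a,\ell+2r]\times[-\beta,\beta]$. At $t=0$: if $x\le\ell+b$ then $x-x_*(0)\le-\beta$ and $W_2=\infty$; if $x>\ell+b$ then $w\le h<W_2$. For $x\le a+z_1$ and all $t\le\delta$ we have $x-x_*(t)\le a+z_1-x_*(\delta)=-\beta$, so $W_2=\infty$; this covers the side $x=a$ and part of the sides $|y|=\beta$. On the rest of $|y|=\beta$ use \eqref{eq:wall} and \eqref{eq:capfloor}, and on $x=\ell+2r$ use \eqref{eq:side} and \eqref{eq:capfloor}. Hence $w<W_2$ on $\Omega'\times[0,\delta]$.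

\emph{Step 5: conclusion.} By \eqref{eq:q} and \eqref{eq:small},
\[
x-a-z_1-\beta>\bigl(2-\tfrac1{256}-\tfrac74-\tfrac1{20}-\tfrac1{512}\bigr)f_->\tfrac1{10}f_->3\beta\log2 ,
\]
so $q\in\Omega$ and $x>a+z_1$. If $|y|\ge\beta$, \eqref{eq:wall} gives $w(q,\delta)<h+\varepsilon/4$. If $|y|<\beta$, then $x-x_*(\delta)>3\beta\log2$, the argument of the logarithm in $W_2$ is $\ge1-\frac12$, and $w(q,\delta)<h+\frac\varepsilon2+3\beta\log2<h+\varepsilon$ by (P2).
\end{proof}

\section{A chain of subsolutions over the tree}\label{sec:strips}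

We cover a neighborhood of the tree by overlapping compact pieces and put a barrier from Lemma~\ref{lem:log} on each. At each vertex $\nu$ a V-shaped piece covers the first halves of the two outgoing edges; it has no arm pointing back to $o$, so it can be higher than everything before it. A Y-shaped piece connects it to the V-piece of the next vertex (Figure~\ref{fig:pieces}). Each piece is cut off at the ends of its arms, where Lemma~\ref{lem:log} gives no boundary condition. The barriers are arranged so that at such an end the barrier of a neighboring piece is strictly higher; a first contact with a solution therefore cannot occur there.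

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.8,line join=round]
\draw[gray!30,line width=12pt] (-20:2.5) -- (0,0) -- (20:2.5);
\draw[gray!30,line width=9pt] (20:5) ++(30:2.4) -- (20:5) -- ++(10:2.4);
\draw[gray!85,line width=4pt] (20:1.67) -- (20:5) -- ++(30:1.6) (20:5) -- ++(10:1.6);
\draw (-20:5) -- (0,0) -- (20:5) -- ++(30:4.8) (20:5) -- ++(10:4.8);
\draw[dashed] (-1.8,0) -- (0,0) (-20:5) -- ++(-10:1.5) (-20:5) -- ++(-30:1.5);
\fill (0,0) circle (2pt) (20:5) circle (2pt) (-20:5) circle (2pt);
\node at (-0.3,0.5) {$\nu$};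
\node at (4.75,1.2) {$\nu'$};
\node at (1.0,-1.05) {$\mathsf V_\nu$};
\node at (3.1,1.65) {$\mathsf Y_{\nu'}$};
\node at (6.95,2.7) {$\mathsf V_{\nu'}$};
\end{tikzpicture}
\caption{Pieces near two consecutive vertices $\nu,\nu'$ of the tree (angles, lengths and widths not to scale). The light V-pieces cover the first half of each outgoing edge. The dark Y-piece covers the last two thirds of the edge ending at $\nu'$ and about the first third of the two edges leaving $\nu'$. Every end of a piece lies inside another piece.}\label{fig:pieces}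
\end{figure}

A \emph{piece} $P$ consists of a compact set $G_P\subset\mathbb R^2$ and functions $\zeta_i$. We write $P(t)=\{q\in G_P:\zeta_i(q,t)>0\ \forall i\}$ and $P^*(t)=\{q\in G_P:\zeta_i(q,t)\ge0\ \forall i\}$.

\subsection{The rounded corner}

Let $\nu$ be a vertex of generation $k$. Its \emph{frame} has origin $\nu$ and $x$-axis along the axis of $\nu$, so the outgoing edges lie on the curve $x=|y|/m$. The walls of the V-piece are translates of a solution of curve shortening that starts near this curve. The corner rounds off, and the difficulty is that halfway along the edges the walls must stay within a fraction of the tiny width $c\approx e^{-\ell}$ of their initial position, for the long time $T_k$. This holds because the influence of the corner decays like $e^{-\mu|y|}$, and $\mu=10/\theta$ makes this $e^{-2\ell}$ where it is needed.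

\begin{lemma}\label{lem:corner}
There are $t_*>0$ and $X\in C^\infty(\mathbb R\times(-t_*,\infty))$ with $X_t=X_{yy}/(1+X_y^2)$, with $X(y,0)\le|y|/m+c/20$, and with
\begin{equation}\label{eq:X}
\frac{|y|}m\le X(y,t)\le\bar X(y,t):=\frac{|y|}m+\frac c{20}+\frac1{m\mu}e^{\mu^2t-\mu|y|}\qquad(t\ge0).
\end{equation}
\end{lemma}

\begin{proof}
Let $\Phi(y,t)$ be a solution for $n=1$ with data $|y|/m$, given by Theorem~\ref{thm:EH}. On $B_\rho(y)$ the data differ from $|y|/m$ by at most $\rho/m$, so Lemma~\ref{lem:ball} gives $|\Phi(y,t)-|y|/m|\le\rho/m+4t/\rho$ for $\rho^2>4t$. With $\rho=3\sqrt t$ we see that $\Phi-|y|/m$ is bounded on $\mathbb R\times[0,T]$ for every $T$ and tends to $0$ uniformly as $t\to0$.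

We use twice the following argument. Let $\psi$ be continuous and bounded below on $\mathbb R\times[0,T]$, with $\psi(\cdot,0)\ge0$, and let $\eta>0$. If $\psi+\eta(y^2+3t+1)$ is not positive, it has a first zero at some $(y_1,t_1)$ with $t_1>0$. If $\psi$ is smooth near this point and $\psi_t\ge\alpha\psi_{yy}$ with $\alpha\in(0,1]$, then $\psi_t\le-3\eta$ and $\psi_{yy}\ge-2\eta$, so $-3\eta\ge\psi_t\ge-2\eta$, which is absurd. If no first zero can occur, $\eta\to0$ gives $\psi\ge0$.

For each sign, $\psi=\Phi\mp y/m$ is bounded below and satisfies $\psi_t=\alpha\psi_{yy}$ with $\alpha=(1+\Phi_y^2)^{-1}$. Hence $\Phi\ge|y|/m$. Fix $t_*>0$ with $\Phi(y,t_*)\le|y|/m+c/20$ for all $y$, and put $X(y,t)=\Phi(y,t+t_*)$. For the upper bound take $\psi=\bar X-X$. For $y\ne0$ we have $\bar X_t=\bar X_{yy}\ge0$, so $\bar X_t\ge\alpha\bar X_{yy}$ with $\alpha=(1+X_y^2)^{-1}$, and $\psi_t\ge\alpha\psi_{yy}$; thus $y_1\ne0$ is impossible. At $y_1=0$ a minimum in $y$ requires the right derivative to be at least the left derivative. Their difference is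 $2\bar X_y(0^+,t_1)=\frac2m(1-e^{\mu^2t_1})<0$, so $y_1=0$ is impossible too.
\end{proof}

\subsection{V-pieces}

In the frame of $\nu$ let
\[
s=x\cos\theta+|y|\sin\theta,\qquad\sigma=|y|\cos\theta-x\sin\theta=-\bigl(x-|y|/m\bigr)\sin\theta
\]
be the longitudinal and normal coordinates with respect to the outgoing edge on the same side of the axis. Since $d=c\sin\theta$, the inequality $|\sigma|\le\epsilon d$ is equivalent to $|x-|y|/m|\le\epsilon c$. The piece $\mathsf V_\nu$ is given by
\[
G_{\mathsf V}=\{x\ge-1,\ s\le\ell/2\},\qquad\zeta_1=x-X+0.55c,\qquad\zeta_2=X+0.45c-x,\qquad0\le t\le T_k .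
\]
Its \emph{ends} are the points of $\mathsf V^*_\nu(t)$ with $s=\ell/2$, and its \emph{core} is $\{0.3\ell\le s\le0.4\ell,\ |\sigma|\le0.3d\}$.

\begin{lemma}\label{lem:V}
Let $0\le t\le T_k$.
\begin{itemize}
\item[(V1)] $\mathcal M[\zeta_i]=\partial_t\zeta_i$, $D\zeta_i\ne0$, and $\zeta_1,\zeta_2$ never vanish together.
\item[(V2)] Points of $\mathsf V^*_\nu(t)$ with $s\ge0.3\ell$ have $y\ne0$ and $|\sigma|\le0.55d$. The core lies in $\mathsf V_\nu(t)$, and $\zeta_1,\zeta_2\ge0.15c$ on it.
\item[(V3)] $\mathsf V^*_\nu(0)$ lies within distance $f/2$ of the edges leaving $\nu$.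
\item[(V4)] $\mathsf V^*_\nu(t)$ meets $\partial G_{\mathsf V}$ only in the ends.
\end{itemize}
\end{lemma}

\begin{proof}
(V1) By \eqref{eq:Mgraph}, $\mathcal M[X-x]=X_{yy}/(1+X_y^2)=X_t$; also $\partial_x\zeta_i=\pm1$ and $\zeta_1+\zeta_2=c$.

(V2) Note $m\mu\ge10$. On $\mathsf V^*_\nu(t)$, \eqref{eq:X} and (P4) give $x\le X+0.45c\le|y|/m+c/2+\ell/40\le|y|/m+\ell/20$; the last bound also holds on the core, where $x\le|y|/m+0.3c$. Since $\cos\theta/m+\sin\theta=1/\sin\theta$, it implies $s\le|y|/\sin\theta+\ell/20$. For $s\ge0.3\ell$ we get $|y|\ge\frac14\ell\sin\theta\ge\frac15\ell\theta$, that is, $\mu|y|\ge2\ell$. Then \eqref{eq:X} and (P4) give $0\le X-|y|/m\le c/20+c/20=0.1c$. With $\xi=x-|y|/m$ this means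
\[
\xi+0.45c\le\zeta_1\le\xi+0.55c,\qquad0.45c-\xi\le\zeta_2\le0.55c-\xi .
\]
So $\zeta_1,\zeta_2\ge0$ forces $|\xi|\le0.55c$, and $|\xi|\le0.3c$ gives $\zeta_1,\zeta_2\ge0.15c$. The core lies in $G_{\mathsf V}$ because $x\ge-0.3c$ on it.

(V3) At $t=0$ we have $0\le X-|y|/m\le c/20$, so $|x-|y|/m|\le0.55c$ on $\mathsf V_\nu^*(0)$. Hence $|\sigma|\le c$ and $-0.55c\le s\le\ell/2$, and the distance to the edge on the same side is at most $2c\le f/2$.

(V4) On $\mathsf V^*_\nu(t)$ we have $x\ge X-0.55c>-1$.
\end{proof}

\subsection{Y-pieces}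

Let $\nu'$ be a vertex of generation $k+1$, the endpoint of an edge $e$ of generation $k$ that starts at $\nu$. In the frame of $\nu'$, $e=[-\ell,0]\times\{0\}$. Primes denote quantities of generation $k+1$: $\theta',m',d',\ell'$ and the coordinates $s',\sigma'$ of $\mathsf V_{\nu'}$. The Y-piece does not move. By Lemma~\ref{lem:log} this is allowed if each wall is convex toward the piece, so that curve shortening would push it outward. The piece must start narrower than $\mathsf V_\nu$, be wider than $\mathsf V_\nu$ where the latter ends, and finish narrower than $\mathsf V_{\nu'}$. A smoothed maximum of two linear functions does this. Let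
\begin{gather*}
L_1=0.2d+\frac{3.6d}\ell\Bigl(x+\frac{2\ell}3\Bigr),\qquad L_2=m'x+0.1d',\qquad L=\tfrac12\Bigl(L_1+L_2+\sqrt{(L_1-L_2)^2+(0.1d')^2}\Bigr),\\
g(y)=\frac1{m'}\Bigl(\sqrt{y^2+(0.1d')^2}+0.1d'\Bigr).
\end{gather*}
The functions $L(x)$ and $g(y)$ are smooth and convex, and
\begin{equation}\label{eq:Lg}
\max(L_1,L_2)\le L\le\max(L_1,L_2)+0.05d',\qquad|y|+0.1d'\le m'g(y)\le|y|+0.2d' .
\end{equation}
The piece $\mathsf Y_{\nu'}$ has outer walls $|y|=L(x)$ and the notch $x=g(y)$ between its outgoing arms:
\[
G_{\mathsf Y}=\{-\tfrac23\ell\le x\le\tfrac13\ell',\ |y|\le\ell'\},\qquad\zeta_\pm=L(x)\mp y,\qquad\zeta_0=g(y)-x .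
\]
Its \emph{incoming end} and \emph{outgoing ends} are the points of $\mathsf Y^*_{\nu'}$ with $x=-\frac23\ell$ and $x=\frac13\ell'$, and its \emph{core} is $\{x=-\ell/2,\ |y|\le0.55d\}$. From $d'\le d\le f\theta^2/10$ and $m'\ge\theta'=\theta/4$ we get
\begin{equation}\label{eq:slopes}
\frac{3.6d}\ell\le\frac\theta{40}\le0.1m',\qquad\frac{4d}{m'}\le1.6f\theta\le0.1f,\qquad L_1=2.6d+\frac{3.6d}\ell x .
\end{equation}

\begin{lemma}\label{lem:Y}
\begin{itemize}
\item[(Y1)] $\mathcal M[\zeta_i]\ge0=\partial_t\zeta_i$, $D\zeta_i\ne0$, and no two $\zeta_i$ vanish together on $G_{\mathsf Y}$.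
\item[(Y2)] The core lies in $\mathsf Y_{\nu'}$, and $\zeta_\pm\ge0.25d$, $\zeta_0\ge\ell/2$ on it.
\item[(Y3)] The incoming end lies in the core of $\mathsf V_\nu$, and the outgoing ends lie in the core of $\mathsf V_{\nu'}$. The end of $\mathsf V_\nu$ on the side of $e$ lies in the core of $\mathsf Y_{\nu'}$ for $0\le t\le T_k$.
\item[(Y4)] Each point of $\mathsf Y^*_{\nu'}$ lies within $f_k/2$ of $e$ or within $f_{k+1}/2$ of an edge leaving $\nu'$.
\item[(Y5)] $\mathsf Y^*_{\nu'}$ meets $\partial G_{\mathsf Y}$ only in the ends.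
\end{itemize}
\end{lemma}

\begin{proof}
(Y1) By \eqref{eq:Mgraph}, $\mathcal M[\zeta_\pm]=L''/(1+L_x^2)\ge0$ and $\mathcal M[\zeta_0]=g''/(1+g_y^2)\ge0$. Further $\zeta_++\zeta_-=2L\ge2L_1>0$ on $G_{\mathsf Y}$, and where $|y|=L\ge m'x+0.1d'$ we have $m'g\ge m'x+0.2d'$, so $\zeta_0>0$.

(Y2) At $x=-\ell/2$ we have $L\ge L_1=0.8d$ and $g>0$; the bound $|y|\le\ell'$ holds since $d<1$.

(Y3) On the side of the axis of $\nu$ that contains $e$, the coordinates of the two frames are related by $s=x+\ell$, $|\sigma|=|y|$. At $x=-\frac23\ell$ we have $L_2<0.1d'<L_1=0.2d$, so $|y|\le0.25d$ on the incoming end. Such a point is on the side of $e$, because its signed distance from the axis of $\nu$ is at least $\frac\ell3\sin\theta-d>0$. So it has $s=\ell/3$, $|\sigma|\le0.25d$ and lies in the core of $\mathsf V_\nu$. By (V2), a point of the end of $\mathsf V_\nu$ on the side of $e$ has $s=\ell/2$, $|\sigma|\le0.55d$, that is, $x=-\ell/2$, $|y|\le0.55d$.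

For $x\ge4d/m'$, \eqref{eq:slopes} gives $L_2-L_1\ge0.9m'x-2.6d\ge d>0$. So on $\mathsf Y^*_{\nu'}$ \eqref{eq:Lg} gives $|y|\le m'x+0.15d'$ and, from $x\le g(y)$, $|y|\ge m'x-0.2d'$. Since $\sigma'=(|y|-m'x)\cos\theta'$ and $s'=x/\cos\theta'+(|y|-m'x)\sin\theta'$,
\begin{equation}\label{eq:arms}
|\sigma'|\le0.2d',\qquad|s'-x/\cos\theta'|\le0.2d'\qquad\text{on }\mathsf Y^*_{\nu'}\cap\{x\ge4d/m'\}.
\end{equation}
At $x=\ell'/3>4d/m'$ this gives $0.3\ell'\le s'\le0.4\ell'$, because $0.99<\cos\theta'\le1$.

(Y4) For $x\le0$, $|y|\le2.6d+0.05d'\le3d\le f/2$. For $0\le x\le4d/m'$ we have $L_1\le3d$ and $L_2\le4.1d$, so $|y|\le5d$ and the distance to $\nu'\in e$ is at most $0.1f+5d\le f/2$. For larger $x$ we have $0\le s'\le\ell'$ and $|\sigma'|\le0.2d'\le f_{k+1}/2$ by \eqref{eq:arms}.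

(Y5) On $G_{\mathsf Y}$, $L\le3d+m'\ell'/3<\ell'$.
\end{proof}

\subsection{The barriers and their heights}

The pieces of \emph{level $k$} are the $\mathsf V_\nu$ with $\nu$ of generation $k$ and the $\mathsf Y_{\nu'}$ with $\nu'$ of generation $k+1$, considered for $0\le t\le T_k$. There are finitely many. Fix an edge of generation $k$, with starting point $\nu_k$, and let $p_k$ be its point at distance $\ell_k/3$ from $\nu_k$; it lies in the core of $\mathsf V_{\nu_k}$.

\begin{proposition}\label{prop:chain}
There are numbers $4\le N_0<N_1<\cdots$ with $N_{k+1}\ge N_k+1$ and, for each piece $P$ of level $k$, a strict subsolution $U_P$ on $\{(q,t):q\in P(t),\ 0\le t\le T_k\}$ that tends to $-\infty$ as some $\zeta_i\to0$, such that for $0\le t\le T_k$: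
\begin{itemize}
\item[(a)] $U_P\le N_k-1$;
\item[(b)] if $q\in P(t)\cap\partial G_P$, there is a piece $P'$ with $q\in P'(t)$ and $U_{P'}(q,t)>U_P(q,t)$; here $P'$ is a Y-piece of level $k$ if $P$ is a V-piece, and a V-piece of level $k$ or $k+1$ if $P$ is a Y-piece;
\item[(c)] $U_{\mathsf V_{\nu_k}}(p_k,t)\ge3$, and $U_{\mathsf V_{\nu_k}}(p_k,t)\ge N_{k-1}$ if $k\ge1$.
\end{itemize}
\end{proposition}

\begin{proof}
Choose $\Gamma_k\ge1$ such that, for $0\le t\le T_k$ and every piece of level $k$, $\sum_i\log\zeta_i\le\Gamma_k$ on the piece and $\sum_i\log\zeta_i\ge-\Gamma_k$ on its core; this is possible by compactness, (V2) and (Y2). Along one edge, the V-piece must dominate at $s=\ell/3$ and the Y-piece at $s=\ell/2$, so we bend each barrier down toward the end in question. Let $\varpi_{\mathsf V}$ be a smooth function of $s$ with values in $[0,1]$, equal to $0$ for $s\le0.4\ell$ and to $1$ at $s=\ell/2$. As a function of $(x,y)$ it is smooth near $\bigcup_t\mathsf V^*_\nu(t)$: it vanishes near points with $s<0.4\ell$, and the other points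 have $y\ne0$ by (V2). Let $\varpi_{\mathsf Y}(x)$ be smooth with values in $[0,1]$, equal to $1$ at $x=-\frac23\ell$ and to $0$ for $x\ge-\ell/2$. By Lemma~\ref{lem:log}, (V1) and (Y1) there is one constant $C_k\ge0$ such that
\[
U_P=N_k-\Gamma_k-1+\sum_i\log\zeta_i-(2\Gamma_k+1)\varpi_P-C_kt
\]
is a strict subsolution for every piece $P$ of level $k$, whatever the constant $N_k$. Now choose the heights to pay for the sinking rate:
\[
N_0=2\Gamma_0+C_0T_0+4,\qquad N_{k+1}=N_k+2\Gamma_{k+1}+C_{k+1}T_{k+1}+1 .
\]
Then (a) holds. On a core $\varpi_P=0$; on the ends of a V-piece and on the incoming end of a Y-piece $\varpi_P=1$. Therefore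
\begin{align}
U_P&\ge N_k-2\Gamma_k-1-C_kt&&\text{on the core of }P,\label{eq:core}\\
U_P&\le N_k-2\Gamma_k-2-C_kt&&\text{where }\varpi_P=1.\label{eq:end}
\end{align}
For $t\le T_k$ the right side of \eqref{eq:core} is at least $3$ if $k=0$ and at least $N_{k-1}\ge4$ if $k\ge1$. This gives (c). For (b), $q$ lies in an end by (V4), (Y5). If it is an end of a V-piece or an incoming end, then by (Y3) $q$ lies in the core of a piece $P'$ of the other type and the same level, and \eqref{eq:core}, \eqref{eq:end} give $U_{P'}\ge U_P+1$. If it is an outgoing end of $\mathsf Y_{\nu'}$, then $q$ lies in the core of $\mathsf V_{\nu'}$, which has level $k+1$, and $U_{\mathsf V_{\nu'}}\ge N_k>U_P$ by \eqref{eq:core} and (a). Cores lie in their pieces by (V2), (Y2).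
\end{proof}

\section{Proof of Theorem~\ref{thm:two}}\label{sec:proof}

\subsection*{The data}
Let $\mathcal K_k$ be the compact union of the sets $P^*(0)$ over the pieces of level $k$. By (V3) and (Y4), $\mathcal K_k\subset\operatorname{int}D_\infty$. Choose $\eta_k\in C_c^\infty(\operatorname{int}D_\infty)$ with $0\le\eta_k\le1$, equal to $1$ on $\mathcal K_k$ and supported in the $1$-neighborhood of $\mathcal K_k$, and put
\[
u_0=\sum_{k\ge0}N_k\eta_k .
\]
The set $\mathcal K_k$ lies within distance $1$ of edges of generations $k$ and $k+1$, whose distance from $o$ is at least $0.99\sum_{j<k}\ell_j$ by (T1). So the sum is locally finite, and $u_0\in C^\infty(\mathbb R^2)$, $u_0\ge0$, $u_0=0$ outside $D_\infty$, $u_0\ge N_k$ on $\mathcal K_k$.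

\subsection*{The approximations}
For $K\ge1$ let $R_K=2+\sum_{j<K}\ell_j$ and $Z_K=N_K+1+3T_K$, and choose $\chi_K\in C_c^\infty(B_{R_K+1}(o))$ with $0\le\chi_K\le1$ and $\chi_K=1$ on $B_{R_K}(o)$. The cut is made near the beginning of the edges of generation $K$. For $\lambda\in[0,1]$ let $w_{K,\lambda}$ be the solution with data
\[
\chi_Ku_0+\lambda(1-\chi_K)Z_K .
\]
It exists by Theorem~\ref{thm:EH}. The data equal $\lambda Z_K$ outside $B_{R_K+1}(o)$, so by Lemma~\ref{lem:const} it is unique and $|w_{K,\lambda}-w_{K,\lambda'}|\le Z_K|\lambda-\lambda'|$. By Lemma~\ref{lem:ball}, $w_{K,\lambda}\ge0$. Put $u_K=w_{K,0}$ (free outer ends) and $v_K=w_{K,1}$ (outer ends attached to a plateau). By Lemma~\ref{lem:compact}, along a common subsequence $u_K\to u$ and $v_K\to v$ in $C^\infty_{loc}(\mathbb R^2\times(0,\infty))$, where $u,v\ge0$ are solutions with data $u_0$.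

\subsection*{Upper bound for $u$}
By (T1) and (P1), points on edges of generation $>K$ have distance at least $0.99\,\ell_K>R_K+2$ from $o$. Since $f_j\le1$ and $f_j\le\rho_{j,K}$, we get $D_\infty\cap B_{R_K+1}(o)\subset D_K$, so $u_K(\cdot,0)=0$ outside $D_K$. Apply Proposition~\ref{prop:collapse} successively for the generations $K,K-1,\dots,k$. With $\tau_{k,K}=\sum_{j=k}^K\delta_j$ this yields $u_K(\cdot,\tau_{k,K})\le\sum_{j=k}^K\varepsilon_j\le1$ outside $D_{k-1}$. By (P3), $\tau_{k,K}\uparrow\tau_k:=\sum_{j\ge k}\delta_j\in(0,2^{-k}]$. The times $\tau_{k,K}$ stay in the compact interval $[\delta_k,1]$, so $u_K(q,\tau_{k,K})\to u(q,\tau_k)$ for each $q$, and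
\begin{equation}\label{eq:ucollapse}
u(\cdot,\tau_k)\le1\quad\text{outside }D_{k-1},\qquad k\ge0 .
\end{equation}
The point $p_k$ is far from $D_{k-1}$. By (T1), $o$ and the edges on the path from $o$ to $\nu_k$ have distance $\ge0.33\,\ell_k$ from $p_k$. By (T3), (T2) and (T1), every other edge of generation $<k$ has distance $\ge\theta_i\cdot0.33\,\ell_k\ge0.33\,\theta_k\ell_k$ for some $i<k$. All radii are $\le2$, so (P1) gives $\operatorname{dist}(p_k,D_{k-1})\ge0.33\,\theta_k\ell_k-2\ge33T_k-2\ge4T_k$. Lemma~\ref{lem:ball} with $\rho=4T_k$, for which $\rho^2>4T_k$, gives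
\begin{equation}\label{eq:upper}
u(p_k,t)\le1+\frac{4(t-\tau_k)}{4T_k}\le2\qquad(\tau_k\le t\le T_k).
\end{equation}

\subsection*{Lower bound for $v$}
Fix $k\le K$, and let $\mathcal C$ be the finite collection of the V-pieces of levels $k,\dots,K$ and the Y-pieces of levels $k,\dots,K-1$. All barriers $U_P$, $P\in\mathcal C$, are defined for $0\le t\le T_k$. We claim that
\begin{equation}\label{eq:claim}
v_K(q,t)>U_P(q,t)\qquad\text{for }P\in\mathcal C,\ 0\le t\le T_k,\ q\in P(t).
\end{equation}
At $t=0$, on a piece of level $j\le K$ we have $u_0\ge N_j$ and $Z_K\ge N_j$, hence $v_K=\chi_Ku_0+(1-\chi_K)Z_K\ge N_j>U_P$ by (a) of Proposition~\ref{prop:chain}.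

By (b) of Proposition~\ref{prop:chain}, every end of a piece in $\mathcal C$ is dominated by another piece in $\mathcal C$, except the ends of the V-pieces of level $K$. There the plateau takes over. By (V2) a point $q$ of such an end is within distance $1$ of the midpoint of an edge of generation $K$, so $|q|\ge0.49\,\ell_K-1\ge R_K+1+3T_K$ by (T1) and (P1). The data of $v_K$ equal $Z_K$ on $B_{3T_K}(q)$, and $(3T_K)^2>4T_K$, so Lemma~\ref{lem:ball} gives $v_K(q,t)\ge Z_K-3T_K=N_K+1>U_P(q,t)$ for $t\le T_K$.

For $P\in\mathcal C$ define $\psi_P$ on the compact set $\{(q,t):q\in P^*(t),\ 0\le t\le T_k\}$ by $\psi_P=v_K-U_P$ where all $\zeta_i>0$ and $\psi_P=+\infty$ elsewhere. It is continuous with values in $(-\infty,\infty]$, since $v_K$ is continuous and $U_P\to-\infty$ as some $\zeta_i\to0$. So the sets $\{\psi_P\le0\}$ are compact. If \eqref{eq:claim} fails, let $t_1$ be the smallest time at which $\psi_P(q_1,t_1)\le0$ for some $P\in\mathcal C$ and some $q_1$; then $t_1>0$ and $q_1\in P(t_1)$. If $P'\in\mathcal C$ and $q\in P'(t_1)$,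 then $q\in P'(t)$ for $t<t_1$ close to $t_1$, because $G_{P'}$ does not depend on time; so $\psi_{P'}(q,t_1)\ge0$ by continuity. In particular $v_K(q_1,t_1)=U_P(q_1,t_1)$.

If $q_1\in\partial G_P$, then $P$ is not a V-piece of level $K$ by the previous paragraph, and there is $P'\in\mathcal C$ with $q_1\in P'(t_1)$ and $U_{P'}(q_1,t_1)>U_P(q_1,t_1)=v_K(q_1,t_1)$; this contradicts $\psi_{P'}(q_1,t_1)\ge0$. If $q_1\in\operatorname{int}G_P$, then $U_P$ is a strict subsolution near $(q_1,t_1)$ that touches $v_K$ from below, against Lemma~\ref{lem:touch}. This proves \eqref{eq:claim}. By (c) of Proposition~\ref{prop:chain}, $v_K(p_k,t)\ge3$ for $0\le t\le T_k$ and $K\ge k$, and in the limit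
\begin{equation}\label{eq:lower}
v(p_k,t)\ge3\qquad(0<t\le T_k).
\end{equation}

\subsection*{Two solutions that differ at every time}
By \eqref{eq:upper} and \eqref{eq:lower}, $u(p_k,t)\le2<3\le v(p_k,t)$ for $\tau_k\le t\le k+1$. Since $\tau_k\to0$, every $t>0$ lies in such an interval.

\subsection*{A continuum of solutions}
Let $p=p_0$ and $y\in(2,3)$. Since $\tau_0\le1=T_0$, we have $u(p,1)\le2$. So for large $K$ in the subsequence, $w_{K,0}(p,1)<y<3\le w_{K,1}(p,1)$. The map $\lambda\mapsto w_{K,\lambda}(p,1)$ is continuous, so $w_{K,\lambda_K}(p,1)=y$ for some $\lambda_K$. These solutions have data $u_0$ on $B_{R_K}(o)$, and by Lemma~\ref{lem:compact} a further subsequence converges to a solution $w^y$ with data $u_0$ and $w^y(p,1)=y$. This proves Theorem~\ref{thm:two} for $n=2$, and hence for all $n\ge2$. \hfill$\square$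

\begin{remark}
The two solutions also differ in size. The function $u(\cdot,\tau_k)$ is bounded by \eqref{eq:ucollapse} and the compactness of $D_{k-1}$; since $\tau_k\to0$, Lemma~\ref{lem:ball} shows that $u(\cdot,t)$ is bounded for every $t>0$. On the other hand, \eqref{eq:claim} and (c) of Proposition~\ref{prop:chain} give $v(p_k,t)\ge N_{k-1}$ for $k\ge1$ and $0<t\le T_k$, so $v(\cdot,t)$ is unbounded for every $t>0$.
\end{remark}

\appendix
\section{Interior estimates and the proof of Lemma~\ref{lem:compact}}\label{sec:app}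

Let $u$ be a smooth solution of \eqref{eq:mcf} on $\bar B_R(0)\times[0,T]$ in any dimension $n$. We bound $Du(0,T)$ in terms of $\sup|u|$, and then $D^2u(0,T)$ in terms of $\sup|Du|$, by the maximum principle on the moving surface.

Regard functions of $(x,t)$ as functions on the graphs $\mathcal M_t$. Let $\nabla,\Delta$ be the gradient and Laplacian of $\mathcal M_t$, let $\frac d{dt}$ be the derivative along curves that move normally to $\mathcal M_t$, and let $\mathcal H=\frac d{dt}-\Delta$. If a function attains its maximum over $\bar B_R\times[0,T]$ at a point with $|x|<R$, $t>0$, then its gradient $\nabla$ vanishes and $\mathcal H$ of it is $\ge0$ there. Let $\mathbf n=(-Du,1)/\mathrm v$ be the upward unit normal, with $\mathrm v=\sqrt{1+|Du|^2}$, let $\gamma=\langle\mathbf n,e_{n+1}\rangle=1/\mathrm v$, and let $A$ be the second fundamental form. The standard evolution equations are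
\[
\mathcal Hx_i=0,\qquad\mathcal Hu=0,\qquad\mathcal H\gamma=|A|^2\gamma,\qquad\mathcal H|A|^2=2|A|^4-2|\nabla A|^2,
\]
and $|\nabla\gamma|\le|A|$. From $\mathcal H\,\Theta(\varphi)=\Theta'\mathcal H\varphi-\Theta''|\nabla\varphi|^2$ we get $\mathcal H\mathrm v=-|A|^2\mathrm v-2|\nabla\mathrm v|^2/\mathrm v$ and $\mathcal H|x|^2=-2\sum_{i\le n}|\nabla x_i|^2\ge-2n$. The cut-off $\chi=\frac tT(1-|x|^2/R^2)$ therefore satisfies
\[
0\le\chi\le1,\qquad|\nabla\chi|\le2/R,\qquad\mathcal H\chi\le C_1:=1/T+2n/R^2 .
\]

\begin{lemma}\label{lem:grad}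
If $|u|\le S$ with $S>0$, then $|Du(0,T)|\le C(S,R,T,n)$.
\end{lemma}

\begin{proof}
Put $\varphi=\chi+(u-S)/4S\le1$, $\kappa=65S^2C_1$ and $\Theta=e^{\kappa\varphi}-1$. Since $\varphi(0,T)\ge\frac12$, the maximum of $\Theta\mathrm v$ is positive. At a maximum point $\varphi>0$, hence $\chi>0$, $|x|<R$, $t>0$. There $\nabla\Theta=-\Theta\nabla\mathrm v/\mathrm v$, so the gradient terms cancel in
\[
0\le\mathcal H(\Theta\mathrm v)=\mathrm v\mathcal H\Theta+\Theta\mathcal H\mathrm v-2\langle\nabla\Theta,\nabla\mathrm v\rangle=\mathrm v\mathcal H\Theta-\Theta|A|^2\mathrm v .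
\]
Thus $0\le\mathcal H\Theta=\kappa e^{\kappa\varphi}(\mathcal H\varphi-\kappa|\nabla\varphi|^2)$, that is, $\kappa|\nabla\varphi|^2\le\mathcal H\chi\le C_1$. On a steep slope the height term keeps $|\nabla\varphi|$ away from zero: $\nabla u$ and $\nabla x_i$ are the tangential parts of $e_{n+1}$ and $e_i$, so $|\nabla u|^2=1-\mathrm v^{-2}$ and $\langle\nabla u,\nabla x_i\rangle=u_i/\mathrm v^2$. If $\mathrm v\ge\mathrm v_0:=2+32S/R$, then
\[
|\nabla\varphi|\ge\langle\nabla\varphi,\nabla u\rangle\ge\frac{1-\mathrm v^{-2}}{4S}-\frac2{R\mathrm v}\ge\frac3{16S}-\frac1{16S}=\frac1{8S},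
\]
and $\kappa|\nabla\varphi|^2\ge\frac{65}{64}C_1$, a contradiction. So $\mathrm v<\mathrm v_0$ at the maximum, $\Theta\mathrm v\le e^\kappa\mathrm v_0$ everywhere, and $\mathrm v(0,T)\le e^\kappa\mathrm v_0/(e^{\kappa/2}-1)$.
\end{proof}

\begin{lemma}\label{lem:curv}
If $\mathrm v\le V$, then $|D^2u(0,T)|\le C(V,R,T,n)$.
\end{lemma}

\begin{proof}
Let $\gamma_0=1/2V$, so $\gamma_0\le\gamma-\gamma_0\le1$. Dividing $|A|$ by $\gamma$ would cancel the reaction terms exactly; dividing by $\gamma-\gamma_0$ leaves a good term. If $\chi|A|\equiv0$ there is nothing to prove. Otherwise consider a maximum point of $\chi|A|/(\gamma-\gamma_0)$; there $|A|>0$, $t>0$, $|x|<R$. From $\mathcal H|A|^2=2|A|\mathcal H|A|-2|\nabla|A||^2$ and Kato's inequality $|\nabla|A||\le|\nabla A|$ we get $\mathcal H|A|\le|A|^3$. Apply $\mathcal H\log\varphi=\mathcal H\varphi/\varphi+|\nabla\log\varphi|^2$ to the three factors, and use $\nabla\log|A|=\nabla\log(\gamma-\gamma_0)-\nabla\log\chi$ at the maximum. The terms $|\nabla\log(\gamma-\gamma_0)|^2$ cancel, and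
\[
0\le\frac{\mathcal H\chi}\chi+2|\nabla\log\chi|^2-\frac{\gamma_0|A|^2}{\gamma-\gamma_0}-2\langle\nabla\log\chi,\nabla\log(\gamma-\gamma_0)\rangle .
\]
Multiplying by $\chi^2(\gamma-\gamma_0)$ and using $|\nabla\gamma|\le|A|$ gives $\gamma_0(\chi|A|)^2\le C_1+8/R^2+(4/R)\chi|A|$. Hence $\chi|A|\le C_2(V,R,T,n)$ at the maximum, and $|A|(0,T)\le2VC_2$. Finally $A_{ij}=u_{ij}/\mathrm v$ and the inverse metric $a^{ij}(Du)$ has eigenvalues $\ge\mathrm v^{-2}$, so $|D^2u|\le\mathrm v^3|A|$.
\end{proof}

\begin{proof}[Proof of Lemma~\ref{lem:compact}]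
Let $R,T>0$ and $\rho^2>4T$. For large $K$, Lemma~\ref{lem:ball} gives $|w_K|\le\max_{\bar B_{R+\rho}}|u_0|+\rho$ on $B_R\times[0,T]$. So the $w_K$ are bounded on compact subsets of $\mathbb R^2\times[0,\infty)$, uniformly in $K$. Lemma~\ref{lem:grad} and then Lemma~\ref{lem:curv}, applied on translated cylinders of fixed size inside $\{t>0\}$, bound $Dw_K$ and $D^2w_K$ on compact subsets of $\mathbb R^2\times(0,\infty)$, and the equation bounds $\partial_tw_K$.

Write $w=w_K$ and let $C$ bound $|D^2w|$ and $|w_t|$ locally. Then $Dw$ is Lipschitz in $x$. It is H\"older-$\frac12$ in $t$: with $\eta=|t-t'|^{1/2}$, the derivative $w_i$ differs from the difference quotient $(w(x+\eta e_i,\cdot)-w(x,\cdot))/\eta$ by at most $C\eta$ at each time, and the quotients at times $t,t'$ differ by at most $2C|t-t'|/\eta=2C\eta$. So $w$ solves a linear, uniformly parabolic equation whose coefficients $a^{ij}(Dw)$ are bounded in the parabolic H\"older space $C^{\alpha,\alpha/2}$. The interior Schauder estimate says that a solution of $\varphi_t=b^{ij}\varphi_{ij}+F$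 with such coefficients is bounded in $C^{2+\alpha,1+\alpha/2}$ on a smaller cylinder in terms of $\sup|\varphi|$ and the $C^{\alpha,\alpha/2}$ norm of $F$. Apply it to $w$ with $F=0$, then to $w_l$, which solves the same equation with $F=\partial_l\bigl(a^{ij}(Dw)\bigr)w_{ij}$, and so on to all $x$-derivatives; time derivatives follow from the equation. By the Arzel\`a--Ascoli theorem and a diagonal argument, a subsequence converges in $C^\infty_{loc}(\mathbb R^2\times(0,\infty))$ to a smooth $w_\infty$ satisfying \eqref{eq:mcf}.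

For the data, Lemma~\ref{lem:ball} gives, for $\rho^2>4t$ and large $K$,
\[
|w_K(x,t)-u_0(x)|\le\operatorname{osc}_{B_\rho(x)}u_0+4t/\rho ,
\]
and the same bound holds for $w_\infty$. With $\rho=3\sqrt t$ the right side tends to $0$ locally uniformly in $x$ as $t\to0$, so $w_\infty$ extends continuously to $t=0$ with data $u_0$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{EH} Ecker and Huisken, existence theorem for the mean curvature flow of entire locally Lipschitz graphs, quoted here as Theorem~\ref{thm:EH}.
\end{thebibliography}
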